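# Grundy total domination numbers of direct products

## A triangle, an edge and a hexagon

Take the triangle $K_3$ with vertices $1,2,3$, and pick vertices one at a time. Picking a vertex $v$ covers its open neighborhood $N(v)$: the neighbors of $v$, but not $v$ itself. Each pick must cover at least one vertex not yet covered, and we want to pick for as long as possible. Pick $1$, which covers $\{2,3\}$. Pick $2$, which covers $N(2)=\{1,3\}$; the vertex $1$ is new. Now everything is covered and we must stop. By symmetry, every play on the triangle lasts exactly two picks. On the single edge $K_2$ with vertices $a,b$ we also get two picks, since $N(a)=\{b\}$ and $N(b)=\{a\}$.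

Now combine the two graphs. Take the six pairs $a1,a2,a3,b1,b2,b3$, and join two pairs when they are adjacent in both coordinates; so $a1$ is joined to $b2$ and $b3$, and so on. The result is the hexagon
$$a1,\ b2,\ a3,\ b1,\ a2,\ b3,\ a1 .$$
How long can we pick here? The neighborhoods of $a1,a2,a3$ are the three two-element subsets of $\{b1,b2,b3\}$. Any two of them cover all of $\{b1,b2,b3\}$, so at most two of the picks are $a$-vertices. In the same way at most two are $b$-vertices. Four picks are possible: in the order $a1,a2,b1,b2$, new vertices are covered each time (for instance $b2$, $b1$, $a2$, $a1$). So the answer is $4=2\cdot 2$.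

Try one more product, $K_3\times K_3$. Its vertices are the nine pairs $ij$, and two pairs are adjacent when they differ in both coordinates. Pick $11,12,21,22$ in this order:
$$N(11)=\{22,23,32,33\},\quad N(12)=\{21,23,31,33\},\quad N(21)=\{12,13,32,33\},\quad N(22)=\{11,13,31,33\}.$$
The second pick adds $21,31$, the third adds $12,13$, the fourth adds $11$, and then all nine vertices are covered. That is $4=2\cdot2$ picks again. Another play might conceivably be longer; we will see later that none is.

Here are the precise terms. Throughout, all graphs are finite, simple, without isolated vertices, and nonempty.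

**Definition (total dominating sequence).** A set $D$ of vertices of $G$ is a total dominating set if every vertex of $G$ has a neighbor in $D$. A sequence $(v_1,\dots,v_k)$ of distinct vertices is a total dominating sequence if $\{v_1,\dots,v_k\}$ is a total dominating set and
$$N(v_i)\setminus\bigcup_{j=1}^{i-1}N(v_j)\ne\emptyset\qquad\text{for each } i\in\{2,\dots,k\}.$$
The Grundy total domination number $\gamma_{gr}^t(G)$ is the maximum length of such a sequence. We write $\gamma=\gamma_{gr}^t$ from now on.

**Definition (direct product).** $G\times H$ has vertex set $V(G)\times V(H)$, and $(g,h)$ is adjacent to $(g',h')$ if and only if $gg'\in E(G)$ and $hh'\in E(H)$. It has no isolated vertices if $G$ and $H$ have none.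

So $\gamma(K_2)=\gamma(K_3)=2$ and $\gamma(K_2\times K_3)=4$. It is known, and we will check it shortly, that $\gamma(G\times H)\ge\gamma(G)\gamma(H)$ always holds. The examples suggest the following.

**Conjecture.** If $G$ and $H$ are graphs, then $\gamma(G\times H)=\gamma(G)\gamma(H)$.

We will show that this is false, and badly so: $\gamma(G\times H)$ can be exponentially large in $\max\{\gamma(G),\gamma(H)\}$. We will also show that exponential is the worst possible, and find conditions under which the formula does hold.

## Staircases

The definition mixes a covering condition and a novelty condition. The first step is to discard the covering condition by recording, with each pick, one vertex that it newly covers.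

**Definition (staircase).** A staircase of size $k$ in $G$ is a pair of sequences of vertices $(v_1,\dots,v_k)$, $(u_1,\dots,u_k)$ with
$$v_iu_i\in E(G)\quad(1\le i\le k),\qquad v_ju_i\notin E(G)\quad(1\le j<i\le k). \tag{1}$$

In the adjacency matrix, with rows $v_1,\dots,v_k$ and columns $u_1,\dots,u_k$, we see ones on the diagonal, zeros above it, and no condition below it. In $K_3$, the sequences $(1,2)$ and $(2,1)$ form a staircase: $1\sim2$, $2\sim1$, and $v_1u_2$ is the pair $11$, not an edge. A vertex may occur both as some $v_j$ and as some $u_i$.

The $v_i$ are automatically distinct, and so are the $u_i$. For $j<i$, the vertex $u_i$ is adjacent to $v_i$ and not to $v_j$, so $v_i\neq v_j$; the vertex $v_j$ is adjacent to $u_j$ and not to $u_i$, so $u_i\ne u_j$. Also, restricting to any subset of the indices, in the same order, gives another staircase.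

**Lemma 1.** $\gamma(G)$ is the maximum size of a staircase in $G$.

*Proof.* Let $(v_1,\dots,v_k)$ be a total dominating sequence. Choose $u_i\in N(v_i)\setminus\bigcup_{j<i}N(v_j)$; for $i=1$ this is possible because $v_1$ is not isolated. This is exactly (1).

Conversely, take a staircase of size $k$. The $v_i$ are distinct, and $u_i$ shows that $N(v_i)$ is not contained in the union of the earlier neighborhoods. If $\{v_1,\dots,v_k\}$ is not total dominating, some vertex $w$ has no neighbor in it. But $w$ has some neighbor $v$, because $w$ is not isolated, and then $v\notin\{v_1,\dots,v_k\}$. Append $v$ to the sequence: $w$ is newly covered, so the novelty condition still holds. Repeat. Since $G$ is finite, this stops, and it stops at a total dominating sequence of length at least $k$. $\square$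

From now on we think only of staircases. We need five elementary rules.

**Lemma 2.**

1. If $G'$ is an induced subgraph of $G$ (with no isolated vertices), then $\gamma(G')\le\gamma(G)$.
2. If $G-w$ has no isolated vertices, then $\gamma(G)\le\gamma(G-w)+2$.
3. For disjoint unions, $\gamma(G_1\cup G_2)\le\gamma(G_1)+\gamma(G_2)$.
4. If $G$ contains $kK_2$ ($k$ disjoint edges with no other edges between their ends) as an induced subgraph, then $\gamma(G)\ge2k$.
5. $\gamma(G\times H)\ge\gamma(G)\gamma(H)$.

*Proof.* (1) A staircase in $G'$ is a staircase in $G$, since $G'$ is induced and non-edges remain non-edges.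

(2) In a staircase of $G$, the vertex $w$ occurs at most once among the $v_i$ and at most once among the $u_i$. Delete those at most two indices; what remains is a staircase in $G-w$.

(3) Since $v_iu_i$ is an edge, both ends lie in $G_1$ or both lie in $G_2$. Split the indices accordingly; each class is a staircase in its part.

(4) Let the edges be $p_iq_i$. Use
$$(v_i)=(p_1,\dots,p_k,q_1,\dots,q_k),\qquad (u_i)=(q_1,\dots,q_k,p_1,\dots,p_k).$$
Pairs with the same index are edges. A pair consisting of an earlier $v$ and a later $u$ is of the form $p_jq_i$ or $q_jp_i$ with $j\neq i$, or of the form $p_j,p_i$ (possibly the same vertex). None of these is an edge.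

(5) Let $(v_i),(u_i)$ be a staircase of size $\gamma(G)$ in $G$, and $(x_a),(y_a)$ one of size $\gamma(H)$ in $H$. Order the index pairs $(i,a)$ lexicographically and use the vertices $(v_i,x_a)$ and $(u_i,y_a)$. These two are adjacent. If $(j,b)$ comes before $(i,a)$, then either $j<i$ and $v_ju_i\notin E(G)$, or $j=i$, $b<a$ and $x_by_a\notin E(H)$. In both cases $(v_j,x_b)\not\sim(u_i,y_a)$. $\square$

Rule 4 with $k=1$ shows that $\gamma(G)\ge2$ for every $G$.

## Which factor is to blame?

Let us try to prove $\gamma(G\times H)\le\gamma(G)\gamma(H)$. Take a staircase $((g_i,h_i))_{i\le k}$, $((g'_i,h'_i))_{i\le k}$ in $G\times H$. Adjacency in the product means adjacency in both factors, so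
$$g_ig_i'\in E(G)\ \text{ and }\ h_ih_i'\in E(H)\quad\text{for all } i, \tag{2}$$
$$g_jg_i'\notin E(G)\ \text{ or }\ h_jh_i'\notin E(H)\quad\text{for all } j<i. \tag{3}$$
For each pair $j<i$, at least one factor is to blame for the non-edge. Color $\{j,i\}$ red if $g_jg_i'\notin E(G)$, and blue otherwise; by (3), blue pairs satisfy $h_jh_i'\notin E(H)$. By (2), a set of indices all of whose pairs are red gives a staircase in $G$, and a set all of whose pairs are blue gives a staircase in $H$. Thus
$$\text{red cliques have size at most }\gamma(G),\qquad\text{blue cliques have size at most }\gamma(H). \tag{4}$$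

Suppose that red were transitive: $\{j,i\}$ and $\{i,l\}$ red with $j<i<l$ implies $\{j,l\}$ red. Then we would be done. Label each index $i$ by the largest length of a sequence of indices increasing to $i$ in which consecutive pairs are red. By transitivity such a sequence is a red clique, so the labels lie in $\{1,\dots,\gamma(G)\}$. If $j<i$ is a red pair, the label of $i$ exceeds that of $j$; so two indices with the same label form a blue pair, and each label is used at most $\gamma(H)$ times. Hence $k\le\gamma(G)\gamma(H)$.

Transitivity is exactly where this stops. That $g_j\not\sim g_i'$ and $g_i\not\sim g_l'$ says nothing about $g_j$ and $g_l'$. It fails already in $K_3\times K_3$. Take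
$$(v_1,v_2,v_3)=(11,\,23,\,32),\qquad (u_1,u_2,u_3)=(22,\,11,\,21).$$
The pairs $11,22$ and $23,11$ and $32,21$ differ in both coordinates, so $v_iu_i$ is always an edge. The pair $v_1,u_2$ is $11,11$, which is red. The pair $v_2,u_3$ is $23,21$, with equal first coordinates, which is red. The pair $v_1,u_3$ is $11,21$: the first coordinates differ, the second coordinates agree, so it is a non-edge and it is blue. This is a staircase whose red relation is not transitive.

Without structure in the coloring, what is left of (4) is Ramsey's theorem. Recall that $R(s,t)$ is the least $n$ such that every red/blue coloring of the edges of $K_n$ has a red clique of size $s$ or a blue clique of size $t$.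

**Lemma 3.** For all $G,H$,
$$\gamma(G\times H)\le R(\gamma(G)+1,\gamma(H)+1)-1\le\binom{\gamma(G)+\gamma(H)}{\gamma(G)}-1 .$$

*Proof.* Take $k=\gamma(G\times H)$ above. By (4) the coloring of the pairs from $\{1,\dots,k\}$ has no red clique of size $\gamma(G)+1$ and no blue clique of size $\gamma(H)+1$, so $k<R(\gamma(G)+1,\gamma(H)+1)$.

The second inequality is the Erdős–Szekeres bound $R(s+1,t+1)\le\binom{s+t}{s}$, whose proof we recall. If $s=0$ or $t=0$, both sides are $1$. For $s,t\ge1$ let $n=R(s,t+1)+R(s+1,t)$ and fix a vertex $x$ of a colored $K_n$. It has $n-1$ edges, so it has at least $R(s,t+1)$ red edges or at least $R(s+1,t)$ blue edges. In the first case, the red neighbors of $x$ contain a blue clique of size $t+1$, or a red clique of size $s$, which $x$ extends to size $s+1$. The second case is symmetric. So $R(s+1,t+1)\le n$, and by induction $n\le\binom{s+t-1}{s-1}+\binom{s+t-1}{s}=\binom{s+t}{s}$. $\square$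

For $K_3\times K_3$, where $\gamma(K_3)=2$, the lemma gives at most $\binom42-1=5$ picks. So the Ramsey bound is not always attained, as the true value will turn out to be $4$. The point of the argument is a different one: it suggests looking for factors that realize a *bad coloring*, one with only very small monochromatic cliques. Random colorings are of this kind.

## Encoding a coloring in two bipartite graphs

We now want graphs $G$ and $H$ and many pairs of indices such that, off the diagonal, always exactly one factor is to blame, following a prescribed pattern. A $0/1$-matrix for $G$ and its off-diagonal complement for $H$ will do this.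

**Definition (the graph $G_A$).** Let $A$ be a $k\times k$ matrix with entries $0,1$. Then $G_A$ is the bipartite graph with parts $\{r_1,\dots,r_k\}$ and $\{c_1,\dots,c_k\}$ in which $r_i\sim c_j$ if and only if $A_{ij}=1$. If $A$ has unit diagonal, meaning $A_{ii}=1$ for all $i$, then $G_A$ has no isolated vertices.

For instance
$$A=\begin{pmatrix}1&1\\0&1\end{pmatrix},\qquad B=\begin{pmatrix}1&0\\1&1\end{pmatrix}$$
have unit diagonals and are complementary off the diagonal. The graph $G_A$ is the path $c_1,r_1,c_2,r_2$, and $G_B$ is also a path on four vertices.

Write $r_i',c_i'$ for the vertices of $G_B$. In $G_A\times G_B$, the vertices $(r_i,r_i')$ and $(c_j,c_j')$ are adjacent if and only if $A_{ij}=B_{ij}=1$. If $A$ and $B$ are complementary off the diagonal, this means $i=j$. So the product contains $k$ disjoint edges with nothing between them, and Rule 4 gives $\gamma(G_A\times G_B)\ge2k$. For $k=2$ this is useless, since Rule 5 gives more. It becomes useful once $\gamma(G_A)$ and $\gamma(G_B)$ are far smaller than $\sqrt{k}$.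

So we must bound the staircases in $G_A$. The matrix quantity to control is the following.

**Definition ($\tau(A)$).** For a $k\times k$ $0/1$-matrix $A$, let $\tau(A)$ be the largest $t$ for which there are rows $r_1,\dots,r_t$ and columns $s_1,\dots,s_t$ with
$$A(r_a,s_a)=1\ \text{ for all } a,\qquad A(r_a,s_b)=0\ \text{ for all } a<b. \tag{5}$$
As for staircases, the rows are then distinct and the columns are distinct: for $a<b$, column $s_b$ separates row $r_b$ from row $r_a$, and row $r_a$ separates column $s_a$ from column $s_b$.

The identity matrix of size $k$ has $\tau=k$, and the all-ones matrix has $\tau=1$. The matrix $A=\begin{pmatrix}1&1\\0&1\end{pmatrix}$ has $\tau(A)=2$: take the rows in the order $2,1$ and the columns in the order $2,1$; then the entries $A_{22}$ and $A_{11}$ are $1$, and $A_{21}=0$.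

**Lemma 4.** If $A$ has unit diagonal, then $\gamma(G_A)\le2\tau(A)$.

*Proof.* The purpose is to separate the two directions in which a staircase can use an edge of a bipartite graph. Take a staircase $(v_i),(u_i)$ in $G_A$.

Consider first the indices with $v_i$ in the row part; then $u_i$ is a column. Here $A(v_i,u_i)=1$, and $A(v_j,u_i)=0$ for $j<i$. In increasing order this is a configuration (5), so there are at most $\tau(A)$ such indices.

For the remaining indices, $u_i$ is a row and $v_i$ is a column, with $A(u_i,v_i)=1$ and $A(u_i,v_j)=0$ for $j<i$. List these indices in decreasing order. Then an earlier row and a later column in the list are $u_i$ and $v_j$ with $j<i$, and the entry there is $0$. So this is again a configuration (5), and again there are at most $\tau(A)$ such indices. $\square$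

It is tempting now to take any coloring of the pairs from $\{1,\dots,k\}$ with small monochromatic cliques, and let $A$ be the symmetric matrix with unit diagonal recording one color. This is not enough. The Ramsey property controls configurations (5) whose cells $(r_a,s_a)$ lie on the diagonal of $A$; but a staircase may use off-diagonal ones. Here is a coloring where this matters. Let $X=\{x_1,\dots,x_n\}$ and $Y=\{y_1,\dots,y_n\}$ be disjoint, color the pairs inside $X$ and inside $Y$ with monochromatic cliques of size at most $s$ only, and color $x_iy_j$ so that $A(x_i,y_j)=1$ if and only if $i\ge j$. A monochromatic clique in $X\cup Y$ meets each of $X,Y$ in at most $s$ elements, so it has size at most $2s$. Yet the rows $x_1,\dots,x_n$ and the columns $y_1,\dots,y_n$ satisfy (5), so $\tau(A)\ge n$, which is half the size of $A$.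

We therefore need a matrix with no large configuration on *any* choice of rows and columns. The probabilistic argument behind Ramsey lower bounds still works: we only have to take a union bound over two tuples instead of one.

## A random matrix and its complement

**Lemma 5.** Let $m\ge1$ and $k=2^m$. There are $k\times k$ $0/1$-matrices $A,B$ with unit diagonals, with $B_{ij}=1-A_{ij}$ for all $i\neq j$, and with $\tau(A),\tau(B)\le4m+1$.

*Proof.* **Step 1: the random choice.** We set up the probability space so that $A$ and $B$ look alike. Put $A_{ii}=B_{ii}=1$. Let the $A_{ij}$ with $i\ne j$ be independent uniform random bits, and put $B_{ij}=1-A_{ij}$ for $i\ne j$. The complement of a uniform bit is uniform, so $B$ has the same distribution as $A$.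

**Step 2: one fixed configuration.** We bound the probability that given rows and columns carry a configuration. Let $t=4m+2$. If $\tau(A)\ge t$, then there is a configuration (5) of size exactly $t$ (keep the first $t$ indices of a largest one). So there are ordered $t$-tuples $(r_a)$ of distinct rows and $(s_b)$ of distinct columns such that the $t(t-1)/2$ cells
$$(r_a,s_b),\qquad 1\le a<b\le t,$$
all contain $0$. We discard the condition on the cells $(r_a,s_a)$. Since the rows are distinct and the columns are distinct, these cells are distinct. For fixed tuples, if one of the cells is on the diagonal of $A$, the probability is $0$, because the diagonal consists of ones. Otherwise the cells hold independent uniform bits and the probability is exactly $2^{-t(t-1)/2}$.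

**Step 3: the union bound.** We sum over all choices, for both matrices. There are at most $k^t\cdot k^t=2^{2mt}$ pairs of tuples. With $t-1=4m+1$,
$$\Pr[\tau(A)\ge t\ \text{or}\ \tau(B)\ge t]\le2\cdot2^{2mt}\cdot2^{-t(t-1)/2}=2^{\,1+t\left(2m-\frac{4m+1}{2}\right)}=2^{\,1-t/2}<1,$$
since $t\ge6$. So some outcome has $\tau(A)\le t-1=4m+1$ and $\tau(B)\le4m+1$. $\square$

## Products of exponential size

**Theorem 1.** For every $m\ge1$ there are bipartite graphs $G,H$ on $2^{m+1}$ vertices each with
$$\gamma(G)\le8m+2,\qquad\gamma(H)\le8m+2,\qquad\gamma(G\times H)\ge2^{m+1}.$$
For $m=13$: $\gamma(G)\gamma(H)\le106^2=11236<16384=2^{14}\le\gamma(G\times H)$, so the conjecture fails.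

*Proof.* **Step 1: the factors are small.** Take $A,B$ from Lemma 5 with $k=2^m$, and let $G=G_A$, $H=G_B$, the vertices of $H$ being denoted $r_i',c_i'$. Each graph has $2k=2^{m+1}$ vertices. By Lemma 4, both $\gamma(G)$ and $\gamma(H)$ are at most $2(4m+1)=8m+2$.

**Step 2: the product contains an induced matching.** This makes the product large. For $1\le i\le k$ put
$$p_i=(r_i,r_i'),\qquad q_i=(c_i,c_i').$$
Then $p_i\sim q_j$ if and only if $A_{ij}=1$ and $B_{ij}=1$. For $i=j$ both hold. For $i\ne j$, exactly one of $A_{ij},B_{ij}$ is $1$. So $p_i\sim q_j$ if and only if $i=j$. Moreover $p_i\not\sim p_j$ and $q_i\not\sim q_j$, because the $r_i$ form an independent set in $G$ and so do the $c_i$. Hence $\{p_i,q_i:1\le i\le k\}$ induces $kK_2$, and Rule 4 gives $\gamma(G\times H)\ge2k=2^{m+1}$.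

**Step 3: the numbers.** For $m=13$ we have $8m+2=106$ and $106^2=11236<16384=2^{14}$. $\square$

So the conjecture is disproved.

## One connected graph, multiplied by itself

One may hope that the formula survives for $G=H$, or when the product is connected. It does not.

**Theorem 2.** For every $m\ge14$ there is a connected non-bipartite graph $G$ with $\gamma(G)\le16m+6$ and $\gamma(G\times G)\ge2^{m+2}>\gamma(G)^2$. Thus the conjecture fails even for $G=H$ connected and non-bipartite, in which case $G\times G$ is connected.

*Proof.* **Step 1: the graph.** We put both factors of Theorem 1 into one graph and connect it at small cost. With $A,B$ from Lemma 5 and $k=2^m$, let $G$ be the disjoint union $G_A\cup G_B$ together with a new vertex $w$ adjacent to all other vertices. Then $G$ is connected, and $w$ forms a triangle with any edge of $G_A$, so $G$ is not bipartite. Since $G-w=G_A\cup G_B$ has no isolated vertices, Rules 2 and 3 with Lemma 4 give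
$$\gamma(G)\le2+\gamma(G_A)+\gamma(G_B)\le2+2(8m+2)=16m+6.$$

**Step 2: two induced matchings in the square.** Since $G_A$ and $G_B$ are induced in $G$, the sets $V(G_A)\times V(G_B)$ and $V(G_B)\times V(G_A)$ induce $G_A\times G_B$ and $G_B\times G_A$ in $G\times G$. These sets are disjoint. There is no edge between them: an edge from $(a,b)$ in the first to $(b',a')$ in the second would need $ab'\in E(G)$ with $a\in V(G_A)$, $b'\in V(G_B)$, and there is no such edge. Each of the two contains an induced $kK_2$, by Step 2 of the previous proof (for $G_B\times G_A$, swap coordinates). Together they give an induced $2kK_2$ in $G\times G$, so Rule 4 yields $\gamma(G\times G)\ge4k=2^{m+2}$.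

**Step 3: the comparison.** We show $2^{m+2}>(16m+6)^2$ for $m\ge14$. For $m=14$ this reads $65536>230^2=52900$. When $m$ increases by one, the left side doubles, and the right side is multiplied by
$$\left(\frac{16m+22}{16m+6}\right)^2\le\left(\frac{246}{230}\right)^2<2,$$
because the fraction $1+\frac{16}{16m+6}$ decreases in $m$. So the inequality persists.

**Step 4: connectedness.** The direct product of two connected non-bipartite graphs is connected (Weichsel, *Proc. AMS* 13 (1962)). Here is the reason. In a connected non-bipartite graph, any vertex $x$ lies on a closed walk of odd length: go to an odd cycle, run around it, and return the same way. So between any two vertices there are walks of both parities, and any walk can be lengthened by $2$ by going back and forth along an edge. Hence there are walks of every sufficiently large length. Given $(g,h)$ and $(g',h')$, choose walks from $g$ to $g'$ and from $h$ to $h'$ of the same length; traversed simultaneously, they form a walk in the product. $\square$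

## Exponential is the right order

**Theorem 3.** For all $G,H$,
$$\gamma(G\times H)\le R(\gamma(G)+1,\gamma(H)+1)-1\le\binom{\gamma(G)+\gamma(H)}{\gamma(G)}-1,$$
where $R$ is the two-color Ramsey number. Hence $F(t):=\max\{\gamma(G\times H):\gamma(G),\gamma(H)\le t\}$ exists and $2^{(t-2)/8}\le F(t)<4^t$ for all $t\ge2$; in particular $\log F(t)=\Theta(t)$.

*Proof.* **Step 1: the upper bound.** The displayed inequalities are Lemma 3. For $F(t)$ we make the bound uniform. By Pascal's rule, $\binom{s+t}{s}$ is increasing in $s$ and in $t$. So if $\gamma(G),\gamma(H)\le t$, then $\gamma(G\times H)\le\binom{2t}{t}-1<2^{2t}=4^t$. For $t\ge2$ the set of values is nonempty, since $\gamma(K_2)=2$. A nonempty bounded set of integers has a maximum, so $F(t)$ exists and $F(t)<4^t$.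

**Step 2: the lower bound for $t\ge10$.** We fit Theorem 1 under the given $t$. Put $m=\lfloor(t-2)/8\rfloor\ge1$. Theorem 1 gives $G,H$ with $\gamma(G),\gamma(H)\le8m+2\le t$, and since $m+1>(t-2)/8$,
$$F(t)\ge2^{m+1}\ge2^{(t-2)/8}.$$

**Step 3: the lower bound for $2\le t\le9$.** Here a single edge suffices. We have $\gamma(K_2)=2\le t$, and $K_2\times K_2=2K_2$ has $\gamma=4$: at least $4$ by Rule 4, and at most $4$ since it has four vertices. So $F(t)\ge4>2^{7/8}\ge2^{(t-2)/8}$.

Taking logarithms in $2^{(t-2)/8}\le F(t)<4^t$ gives $\log F(t)=\Theta(t)$. $\square$

## Rectangles, and why forests obey the formula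

The attempted proof stopped because the blame was spread arbitrarily. We now look for conditions on $H$ that force all blame onto $G$ for many indices. This happens when many cells $(h_i,h_i')$ lie in one all-ones block of the adjacency matrix of $H$.

**Definition (rectangle, $bc(H)$).** A rectangle of $H$ is an all-ones submatrix $S\times T$ of its adjacency matrix: $S,T\subseteq V(H)$ and every vertex of $S$ is adjacent to every vertex of $T$. The number $bc(H)$ is the least number of rectangles covering all ones of the adjacency matrix.

For $K_2$ with vertices $a,b$ the ones are at $(a,b)$ and $(b,a)$. They do not lie in one rectangle, since $(a,a)$ is $0$; so $bc(K_2)=2$. For $K_3$, no two of the cells $(1,2),(2,3),(3,1)$ lie in one rectangle, because such a rectangle would contain $(2,2)$, $(3,3)$ or $(1,1)$, respectively, for the pairs first–second, second–third, third–first. The three rows $\{1\}\times\{2,3\}$, $\{2\}\times\{1,3\}$, $\{3\}\times\{1,2\}$ do cover, so $bc(K_3)=3>2=\gamma(K_3)$.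

**Theorem 4.**

* (a) $\gamma(H)\le bc(H)$, and $\gamma(G\times H)\le\gamma(G)\,bc(H)$ for every $G$. So if $bc(H)=\gamma(H)$, then $\gamma(G\times H)=\gamma(G)\gamma(H)$ for every $G$. This applies to every forest $H$, and then $\gamma(H)=2\nu(H)$ with $\nu$ the matching number.
* (b) Suppose that over some common field there are matrices $M_G,M_H$ (not necessarily symmetric) whose nonzero entries are exactly at the ones of the adjacency matrices, with $\operatorname{rank}M_G=\gamma(G)$ and $\operatorname{rank}M_H=\gamma(H)$. Then $\gamma(G\times H)=\gamma(G)\gamma(H)$.

In both parts, $\gamma(G\times H)\ge\gamma(G)\gamma(H)$ is Rule 5, so only upper bounds need proof. We prove (a) here and (b) in the next section.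

*Proof of (a).* Cover the ones of the adjacency matrix of $H$ by $bc(H)$ rectangles $S_\ell\times T_\ell$.

**Step 1: $\gamma(H)\le bc(H)$.** Let $(v_i),(u_i)$ be a staircase in $H$. Each cell $(v_i,u_i)$ is a one, so it lies in some rectangle. If $(v_j,u_j)$ and $(v_i,u_i)$ with $j<i$ lay in the same $S_\ell\times T_\ell$, then $v_j\in S_\ell$ and $u_i\in T_\ell$ would give $v_ju_i\in E(H)$, contradicting (1). So different indices need different rectangles.

**Step 2: the product.** We pigeonhole the indices of a staircase of the product into rectangles of $H$. Take a staircase of size $k=\gamma(G\times H)$ in $G\times H$, in the notation of (2) and (3). Every cell $(h_i,h_i')$ is a one, so for at least $k/bc(H)$ of the indices $i$, these cells lie in a common rectangle. For two such indices $j<i$ we have $h_jh_i'\in E(H)$, so (3) forces $g_jg_i'\notin E(G)$. Together with $g_ig_i'\in E(G)$, these indices form a staircase in $G$. Hence $k/bc(H)\le\gamma(G)$. If $bc(H)=\gamma(H)$, Rule 5 gives equality.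

**Step 3: forests have $bc(H)\le2\nu(H)$.** Let $H$ be a forest with bipartition $(R,C)$. By König's theorem, $H$ has a vertex cover (a set of vertices meeting every edge) of size $\nu(H)$. For each cover vertex $x$ take the rectangles $\{x\}\times N(x)$ and $N(x)\times\{x\}$. A one at $(y,z)$ comes from an edge $yz$, and $y$ or $z$ is in the cover; so it lies in $\{y\}\times N(y)$ or in $N(z)\times\{z\}$, one of the chosen rectangles.

**Step 4: ordering a maximum matching.** We prepare a staircase of size $2\nu(H)$. Write $\nu=\nu(H)$ and let $\{r_ic_i:1\le i\le\nu\}$ be a maximum matching, with $r_i\in R$, $c_i\in C$. Define a digraph on the indices by $j\to i$ if $j\ne i$ and $r_jc_i\in E(H)$. A directed cycle $i_1\to i_2\to\cdots\to i_\ell\to i_1$ with $\ell\ge2$ distinct indices would give the cycle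
$$r_{i_1}c_{i_2}r_{i_2}c_{i_3}\cdots r_{i_\ell}c_{i_1}r_{i_1}$$
in $H$: its edges are alternately arcs $r_{i_1}c_{i_2},r_{i_2}c_{i_3},\dots$ and matching edges $c_{i_2}r_{i_2},\dots$, its $2\ell$ vertices are distinct, and its length is $2\ell\ge4$. A forest has no cycle. So the digraph is acyclic, and we can number the indices so that no arc goes from an earlier index to a later one:
$$r_jc_i\notin E(H)\qquad\text{for } j<i. \tag{6}$$

**Step 5: the staircase.** Put
$$(v_i)=(r_1,\dots,r_\nu,\,c_\nu,\dots,c_1),\qquad(u_i)=(c_1,\dots,c_\nu,\,r_\nu,\dots,r_1).$$
Pairs in the same position are matching edges. Within the first block, an earlier $v$ and a later $u$ are $r_j,c_i$ with $j<i$, a non-edge by (6). Within the second block they are $c_j,r_i$ with $j>i$, since the order is reversed, and $r_ic_j\notin E(H)$ by (6) again. If $v$ is in the first block and $u$ in the second, both lie in $R$, so they are not adjacent. Hence this is a staircase of size $2\nu(H)$, and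
$$2\nu(H)\le\gamma(H)\le bc(H)\le2\nu(H).$$
Equality holds throughout. $\square$

As a check, take the path on four vertices, which was $G_A$ in our $2\times2$ example. It is a forest with $\nu=2$, so $\gamma=4$, and its product with any $G$ has $\gamma=4\gamma(G)$. In particular the two paths from that example give a product with $\gamma=16$, whereas the induced matching gave only the lower bound $4$.

## A rank argument, and the square of the triangle

For the second sufficient condition we use the triangular shape of a staircase. For matrices $M_G,M_H$ over a field, recall the Kronecker product $M_G\otimes M_H$. Its rows and columns are indexed by $V(G)\times V(H)$, its entry at $((g,h),(g',h'))$ is $M_G(g,g')M_H(h,h')$, and $\operatorname{rank}(M_G\otimes M_H)=\operatorname{rank}M_G\cdot\operatorname{rank}M_H$.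

*Proof of Theorem 4(b).* We find a large nonsingular submatrix of the Kronecker product. Take a staircase of size $k=\gamma(G\times H)$ in $G\times H$, in the notation of (2) and (3). Consider the $k\times k$ submatrix of $M_G\otimes M_H$ with rows $(g_i,h_i)$ and columns $(g_i',h_i')$, in this order. Its entry in position $(j,i)$ is $M_G(g_j,g_i')M_H(h_j,h_i')$. In a field a product is nonzero exactly when both factors are, so by the hypothesis on $M_G$ and $M_H$ this entry is nonzero exactly when $g_jg_i'\in E(G)$ and $h_jh_i'\in E(H)$. By (2) the diagonal entries are nonzero; by (3) the entries with $j<i$ are zero. So the submatrix is lower triangular with nonzero diagonal, hence nonsingular, and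
$$k\le\operatorname{rank}(M_G\otimes M_H)=\operatorname{rank}M_G\cdot\operatorname{rank}M_H=\gamma(G)\gamma(H).$$
With Rule 5 we get equality. $\square$

This settles the play on $K_3\times K_3$ from the beginning. Part (a) does not give equality there, because $bc(K_3)=3$; it gives only $\gamma(K_3\times K_3)\le6$, and Lemma 3 gives at most $5$. But over the rationals consider
$$M=\begin{pmatrix}0&-1&-2\\1&0&-1\\2&1&0\end{pmatrix},\qquad M_{ij}=i-j .$$
Its nonzero entries are exactly the off-diagonal ones, which are the ones of the adjacency matrix of $K_3$. Its rank is $2=\gamma(K_3)$: the first row plus the third row is twice the second, and the first two rows are independent. So $\gamma(K_3\times K_3)=4$, and the four picks $11,12,21,22$ were the best possible.
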